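# Compact sequential spaces of size $\aleph_1$ are $\sigma$-discrete under $\mathrm{MA}_{\omega_1}$

## 1. Three theorems on compact spaces of size at most $\aleph_1$

All spaces are Hausdorff; "compact" means compact Hausdorff; filters are proper, so the empty set never belongs to one.

**Theorem A** (assuming $\mathrm{MA}_{\omega_1}$; in particular under PFA)**.** Every compact countably tight (in particular, every compact sequential) space of cardinality $\le\aleph_1$ is $\sigma$-discrete, and hence hereditarily $\alpha$-realcompact.

**Theorem B** (assuming $\mathrm{MA}_{\omega_1}$)**.** For a compact space $X$ with $|X|\le\aleph_1$ the following are equivalent: (i) $X$ is countably tight; (ii) $X$ is sequential; (iii) $X$ is Fréchet–Urysohn; (iv) $X$ is $\sigma$-discrete; (v) $X$ is Radon; (vi) $X$ is hereditarily $\alpha$-realcompact. If they hold, every subset of $X$ is Borel, and every finite Borel measure on any subspace of $X$ is a countable sum of point masses.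

**Theorem C** (assuming $\diamondsuit$)**.** There is a compact sequential space of cardinality $\aleph_1$ that is not hereditarily $\alpha$-realcompact. So the statement "every compact sequential space of cardinality $\aleph_1$ is hereditarily $\alpha$-realcompact" is independent of ZFC.

Theorem A answers the following conjecture: *compact sequential spaces of cardinality $\aleph_1$ should be hereditarily $\alpha$-realcompact under PFA.* The conjecture is true, and only the consequence $\mathrm{MA}_{\omega_1}$ of PFA is used. The conclusion we want is about filters of closed sets on arbitrary subspaces, but the proof is about something more concrete, namely cutting the space into countably many discrete pieces.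

A restriction on the cardinality is unavoidable. A result quoted in the source says: there is a locally countable, locally compact Hausdorff space which is not $\alpha$-realcompact but whose one-point compactification is sequential. Hence not every compact sequential space is hereditarily $\alpha$-realcompact. By Theorem A, under $\mathrm{MA}_{\omega_1}$ any such space must have cardinality $>\aleph_1$. Since PFA implies $2^\omega=\aleph_2$ (Todorčević; Veličković), under PFA Theorems A and B cover all compact spaces of cardinality $<2^\omega$.

## 2. Tightness, closed filters, and the axioms

**Definition (sequential, Fréchet–Urysohn, countably tight).** A subset $Y$ of $X$ is *sequentially closed* if no sequence of points of $Y$ converges to a point outside $Y$. The space $X$ is *sequential* if every sequentially closed subset is closed. It is *Fréchet–Urysohn* if, whenever $x\in\overline A$, some sequence in $A$ converges to $x$. It is *countably tight* if, whenever $x\in\overline A$, there is a countable $B\subseteq A$ with $x\in\overline B$.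

The compact space $\omega_1+1$ (order topology) has none of these properties. Every countable subset of $\omega_1$ is bounded in $\omega_1$, so the point $\omega_1$ lies in the closure of the set $\omega_1$ but not in the closure of any countable subset of it. In particular the set $\omega_1$ is sequentially closed and not closed.

**Definition ($\alpha$-realcompact).** A *closed filter* on $Y$ is a filter of closed subsets of $Y$; it is *maximal* if no larger closed filter exists, *countably complete* if it is closed under countable intersections, and *fixed* if its members have a common point (otherwise *free*). The space $Y$ is *$\alpha$-realcompact* if every countably complete maximal closed filter on $Y$ is fixed. A space is *hereditarily $\alpha$-realcompact* if all its subspaces are $\alpha$-realcompact.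

Three examples. A compact space is $\alpha$-realcompact, since every closed filter on it is fixed. A countable space $Y$ is $\alpha$-realcompact: if $\mathcal F$ were countably complete and free, pick for each $y\in Y$ a member $H_y$ missing $y$; then $\bigcap_yH_y=\emptyset$ would be in $\mathcal F$. Finally $\omega_1$ is not $\alpha$-realcompact. Let $\mathcal F$ be the family of closed unbounded sets. Countable intersections of such sets are closed unbounded. If $C$ is closed and not in $\mathcal F$, it is bounded by some $\beta$ and misses $[\beta+1,\omega_1)\in\mathcal F$, so it cannot be added; thus $\mathcal F$ is maximal. It is free because $\bigcap_\beta[\beta,\omega_1)=\emptyset$. So $\omega_1+1$ is compact, hence $\alpha$-realcompact, but not hereditarily so.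

We use one general fact about maximal closed filters.

**Fact (M).** If $\mathcal F$ is a maximal closed filter, then a closed set $C$ meeting every member of $\mathcal F$ belongs to $\mathcal F$. Indeed, the closed sets that contain $C\cap F$ for some $F\in\mathcal F$ form a closed filter which contains $\mathcal F\cup\{C\}$; by maximality it equals $\mathcal F$.

**Definition ($\sigma$-discrete, Radon).** A space is *$\sigma$-discrete* if it is a countable union of subspaces each of which is discrete in its relative topology. The pieces need not be closed. A space is *Radon* if every finite Borel measure on it is inner regular with respect to compact sets.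

Countable spaces are $\sigma$-discrete. So is the one-point compactification $A(\omega_1)$ of a discrete space of size $\aleph_1$: it is the union of a discrete subspace and a point. The space $\omega_1+1$ is not Radon: put $\mu(B)=1$ if $B\cap\omega_1$ contains a closed unbounded set and $\mu(B)=0$ otherwise. (The sets $B$ such that $B\cap\omega_1$ or its complement in $\omega_1$ contains a closed unbounded set form a $\sigma$-algebra containing the closed sets, so $\mu$ is a measure on the Borel sets.) Then $\mu(\omega_1)=1$, while every compact subset of $\omega_1$ is bounded and has measure $0$.

**The axioms.** $\mathrm{MA}_{\omega_1}$ says: for every ccc poset $P$ and every family of at most $\aleph_1$ dense subsets of $P$ there is a filter on $P$ meeting all of them. PFA is the same statement with "proper" in place of "ccc"; since ccc posets are proper, PFA implies $\mathrm{MA}_{\omega_1}$, and we need nothing more about properness. Two textbook consequences of $\mathrm{MA}_{\omega_1}$ are used: $2^\omega>\aleph_1$; and Booth's lemma, that if $\mathcal A$ is a family of at most $\aleph_1$ subsets of a countable set $B$ all of whose finite intersections are infinite, then there is an infinite $C\subseteq B$ with $C\setminus A$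 finite for every $A\in\mathcal A$.

## 3. Scattered spaces, and why only uncountable height matters

A space is *scattered* if every nonempty subspace has an isolated point. Put $X^{(0)}=X$, let $X^{(\alpha+1)}$ be the set of non-isolated points of $X^{(\alpha)}$, and take intersections at limits. All $X^{(\alpha)}$ are closed. The space $X$ is scattered iff $X^{(\alpha)}=\emptyset$ for some $\alpha$: if the sequence stabilizes at a nonempty set, that set has no isolated point; conversely, if every point $x$ has a *rank* $\mathrm{rk}(x)=\alpha$, meaning $x\in X^{(\alpha)}\setminus X^{(\alpha+1)}$, then a point of minimal rank in a nonempty set $A$ is isolated in $A$.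

**Lemma 1.** If $2^\omega>\aleph_1$, then every compact space $X$ with $|X|\le\aleph_1$ is scattered.

*Proof.* If not, $X$ contains a nonempty closed set $P$ without isolated points. Choose nonempty relatively open sets $U_s\subseteq P$ for finite $0$–$1$ sequences $s$ such that $\overline{U_{s0}}$ and $\overline{U_{s1}}$ are disjoint and contained in $U_s$; this is possible since $U_s$ has at least two points and $P$ is regular. By compactness each of the $2^\omega$ branches gives a nonempty intersection, and different branches give disjoint ones. So $|X|\ge2^\omega$, a contradiction. $\square$

Each rank level $X^{(\alpha)}\setminus X^{(\alpha+1)}$ is a discrete subspace. So a scattered space with only countably many ranks is $\sigma$-discrete, with no axiom. This settles all finite and countable heights, and it locates the difficulty: spaces with uncountably many ranks.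

Uncountable height alone is not fatal. Let $X$ be the one-point compactification, with new point $\infty$, of the disjoint sum of the spaces $L_\alpha=\omega^\alpha+1$, $1\le\alpha<\omega_1$. In $L_\alpha$ the last point has rank $\alpha$, so $\infty$ lies in every $X^{(\alpha)}$, $\alpha<\omega_1$, and uncountably many ranks occur. Yet $X$ is $\sigma$-discrete: enumerate each countable $L_\alpha$ as $\{l_{\alpha,n}:n<\omega\}$; for fixed $n$ the set $\{l_{\alpha,n}:1\le\alpha<\omega_1\}$ is discrete, because it meets each open set $L_\alpha$ in one point; and one point $\infty$ remains. On the other hand $\omega_1+1$ is compact, scattered, of size $\aleph_1$, and cannot be $\sigma$-discrete, as Section 5 will show, since its subspace $\omega_1$ is not $\alpha$-realcompact. So countable tightness must be used.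

## 4. Free $\omega_1$-sequences do not see subspaces

Under PFA there is a natural first attempt. A *free $\omega_1$-sequence* in a space is a set $\{x_\alpha:\alpha<\omega_1\}$ such that for each $\beta<\omega_1$ the closures of $\{x_\alpha:\alpha<\beta\}$ and $\{x_\alpha:\alpha\ge\beta\}$ are disjoint. Fremlin and Nyikos, assuming PFA: a space which is not $\alpha$-realcompact contains a free $\omega_1$-sequence. And a compact countably tight space $X$ contains none. To see this, let $\{x_\alpha\}$ be free in $X$. By compactness some $z$ lies in the closure of every tail $\{x_\alpha:\alpha\ge\beta\}$. By tightness $z\in\overline{\{x_\alpha:\alpha<\beta\}}$ for some $\beta<\omega_1$, and this contradicts freeness at $\beta$.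

The attempt stops when we pass to subspaces. If $Y\subseteq X$ is not $\alpha$-realcompact, we get a sequence which is free in $Y$: the closures *in $Y$* are disjoint, but their closures in $X$ may share the point $z\in X\setminus Y$. This is no contradiction. The isolated points of $A(\omega_1)$ form a free $\omega_1$-sequence in the discrete subspace that they make up, while $A(\omega_1)$ is compact and Fréchet–Urysohn. (The last claim holds because a set having $\infty$ as a limit is infinite, and any injective sequence of isolated points converges to $\infty$.) Something must be proved about $X$ that passes to all its subspaces automatically. Being $\sigma$-discrete is such a property.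

## 5. $\sigma$-discrete spaces of size at most $2^\omega$ are $\alpha$-realcompact

**Lemma 2.** A $\sigma$-discrete space $Y$ with $|Y|\le2^\omega$ is $\alpha$-realcompact. Hence a $\sigma$-discrete space of size $\le2^\omega$ is hereditarily $\alpha$-realcompact.

*Proof.* The plan is to turn the filter into a countably complete ultrafilter on one discrete piece; on a set of size $\le2^\omega$ such an ultrafilter is principal.

**Step 1: find the piece.** Let $Y=\bigcup_nD_n$ with each $D_n$ discrete and let $\mathcal F$ be a countably complete maximal closed filter on $Y$. If each $D_n$ missed some $H_n\in\mathcal F$, then $\bigcap_nH_n=\emptyset$ would be in $\mathcal F$. So some $D=D_n$ meets every member of $\mathcal F$. Put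
$$\mathcal W=\{A\subseteq D:\ A\text{ meets every member of }\mathcal F\}.$$

**Step 2: the sets outside $\mathcal W$ form a proper $\sigma$-ideal on $D$.** Subsets of sets outside $\mathcal W$ are outside $\mathcal W$. If $B_n\subseteq D$ and $B_n\notin\mathcal W$ for $n<\omega$, choose $H_n\in\mathcal F$ missing $B_n$; then $\bigcap_nH_n\in\mathcal F$ misses $\bigcup_nB_n$. The ideal is proper since $D\in\mathcal W$. In particular, for each $A\subseteq D$, at least one of $A$, $D\setminus A$ is in $\mathcal W$.

**Step 3: not both $A$ and $D\setminus A$ are in $\mathcal W$.** Otherwise $\overline A$ and $\overline{D\setminus A}$ (closures in $Y$) meet every member of $\mathcal F$, so by (M) both are in $\mathcal F$, and so is $G=\overline A\cap\overline{D\setminus A}$. A point $a\in A$ has an open neighborhood $V$ with $V\cap D=\{a\}$, so $a\notin\overline{D\setminus A}$; likewise no point of $D\setminus A$ lies in $\overline A$. Hence $G\cap D=\emptyset$, although $D$ meets every member of $\mathcal F$. This is a contradiction.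

**Step 4: $\mathcal W$ is principal.** By Steps 2 and 3, $\mathcal W$ is an ultrafilter closed under countable intersections: if all $A_n\in\mathcal W$, then the sets $D\setminus A_n$ are in the ideal, so is their union, and therefore $\bigcap_nA_n\in\mathcal W$. Fix an injection $e:D\to2^\omega$ (sequences of $0$s and $1$s). For each $n$ choose $i_n$ with $\{d:e(d)(n)=i_n\}\in\mathcal W$. The intersection of these sets is in $\mathcal W$, so it is nonempty, and it has at most one point. Thus $\{d\}\in\mathcal W$ for some $d$, that is, $d\in\bigcap\mathcal F$.

The last sentence of the lemma follows since subspaces of $\sigma$-discrete spaces are $\sigma$-discrete. $\square$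

As $\aleph_1\le2^\omega$, Theorem A is reduced to the claim that $X$ is $\sigma$-discrete.

## 6. Countable tightness in finite powers

Martin's Axiom will deal with finite sets of points, so we need tightness of $X^n$.

**Lemma 3.** Sequential spaces are countably tight. If $X,Y$ are compact and countably tight, so is $X\times Y$; hence so is every $X^n$.

*Proof.* **Step 1: a reformulation.** For a subset $A$ of a space put $A^*=\bigcup\{\overline B:B\subseteq A\text{ countable}\}$. Call a set $W$ *$\omega$-closed* if $\overline C\subseteq W$ for every countable $C\subseteq W$. Then $A^*$ is $\omega$-closed: for countable $C\subseteq A^*$ choose countable $B_c\subseteq A$ with $c\in\overline{B_c}$; then $\overline C\subseteq\overline{\bigcup_cB_c}\subseteq A^*$. A space is countably tight iff $A^*=\overline A$ for every $A$, that is, iff every $A^*$ is closed. In a countably tight space every $\omega$-closed $W$ is closed, since $\overline W=W^*\subseteq W$.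

**Step 2: sequential spaces.** An $\omega$-closed set is sequentially closed, since the limit of a sequence lies in the closure of a countable set. So in a sequential space all sets $A^*$ are closed.

**Step 3: products.** Let $A\subseteq X\times Y$ and suppose $(x,y)\in\overline{A^*}\setminus A^*$. The set $A^*\cap(\{x\}\times Y)$ is $\omega$-closed in a copy of $Y$, hence closed, and it does not contain $(x,y)$. So there is an open $V\ni y$ with $(\{x\}\times\overline V)\cap A^*=\emptyset$. Let $Q=A^*\cap(X\times\overline V)$, which is $\omega$-closed, and let $P$ be its projection to $X$. A countable subset of $P$ lifts to a countable $C\subseteq Q$; then $\overline C$ is compact and contained in $Q$, so its projection is a closed set contained in $P$ and containing the given countable set. Thus $P$ is $\omega$-closed, hence closed, and $x\notin P$ by the choice of $V$. But every neighborhood of $(x,y)$ meets $A^*\cap(X\times V)$, so $x\in\overline P=P$, a contradiction. $\square$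

## 7. Coloring with simple neighborhoods, and the cross terms

**Lemma 4.** Let $X\ne\emptyset$ be compact and scattered. Then $X$ is zero-dimensional. Let $\mathfrak B$ be its algebra of clopen sets. For nonempty $b\in\mathfrak B$ there is a largest rank $\beta=:\mathrm{rk}(b)$ of a point of $b$, and $b\cap X^{(\beta)}$ is finite. If $|X|\le\aleph_1$, then $|\mathfrak B|\le\aleph_1$.

*Proof.* A component of $X$ is connected and scattered, so it has an isolated point, which is clopen in it; so it is a singleton. A compact space whose components are singletons is zero-dimensional. The least $\alpha$ with $b\cap X^{(\alpha)}=\emptyset$ is not $0$, and it is not a limit, since a decreasing family of nonempty compact sets $b\cap X^{(\gamma)}$, $\gamma<\alpha$, has nonempty intersection. So $\alpha=\beta+1$, and $b\cap X^{(\beta)}$ is compact, nonempty, and discrete, hence finite. For the last claim choose for each pair of distinct points a clopen set separating them, and let $\mathfrak A$ be the algebra generated, of size $\le\aleph_1$. Let $b\in\mathfrak B$. For $x\in b$, compactness of $X\setminus b$ gives finitely many members of $\mathfrak A$ containing $x$ whose intersection lies in $b$; compactness of $b$ then makes $b$ a finite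 union of such intersections. So $\mathfrak B=\mathfrak A$. $\square$

**Definition (simple clopen set).** A nonempty $b\in\mathfrak B$ with $\mathrm{rk}(b)=\beta$ is *simple with top $t(b)=q$* if $b\cap X^{(\beta)}=\{q\}$. Then every other point of $b$ has rank $<\mathrm{rk}(q)$.

Every $x$ is the top of a simple set: isolate $x$ in $X^{(\mathrm{rk}(x))}$ by a clopen set. Every nonempty $b\in\mathfrak B$ is a finite disjoint union of simple sets: split $b$ into clopen pieces, one around each of the finitely many points of maximal rank. In $A(\omega_1)$ the simple sets are the singletons of isolated points and the cofinite sets containing $\infty$.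

Now a direct attack. For each $x$ choose a simple $K_x$ with top $x$, and try to color $X$ with colors in $\omega$ so that $y\notin K_x$ whenever $x\neq y$ have the same color. Then each color class is discrete, because $K_x$ isolates $x$ in its class. The poset $P$ consists of finite partial functions $f:X\to\omega$ obeying this rule, ordered by reverse inclusion. For each $x$ the conditions with $x$ in the domain are dense, since an unused color is allowed. So $\mathrm{MA}_{\omega_1}$ gives the coloring if $P$ is ccc.

For $\omega_1+1$, ccc fails for every choice of neighborhoods. For limit $\alpha<\omega_1$ we have $(\eta(\alpha),\alpha]\subseteq K_\alpha$ for some $\eta(\alpha)<\alpha$, and by the pressing down lemma $\eta(\alpha)=\eta$ for all $\alpha$ in a stationary set $S$. If $\eta<\alpha<\beta$ with $\alpha,\beta\in S$, then $\alpha\in K_\beta$. So the conditions $\{(\alpha,0)\}$, $\alpha\in S$, $\alpha>\eta$, are pairwise incompatible. Here is how countable tightness can help.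

**Lemma 5.** Let $X$ be compact and scattered, $1\le n<\omega$, and $s_\alpha\in X^n$ for $\alpha<\omega_1$. There are $q\in X^n$ and an uncountable $I\subseteq\omega_1$ such that
$$\text{every open }V\ni q\text{ contains }s_\alpha\text{ for all but countably many }\alpha\in I.\tag{1}$$
If $X$ is countably tight and $O_\alpha$ $(\alpha\in I)$ are open neighborhoods of $q$, then there are $\alpha\ne\beta$ in $I$ with $s_\beta\in O_\alpha$ and $s_\alpha\in O_\beta$.

*Proof.* **Step 1: choose $q$ as an isolated accumulation point.** Let $E$ be the set of points of $X^n$ each of whose neighborhoods contains $s_\alpha$ for uncountably many $\alpha$. It is closed. If a compact set $L\subseteq X^n$ contains $s_\alpha$ for uncountably many $\alpha$, then $L\cap E\ne\emptyset$: otherwise finitely many open sets, each containing only countably many terms, would cover $L$. In particular $E\neq\emptyset$. Finite products of scattered spaces are scattered: for nonempty $M\subseteq X\times Y$ take an isolated point $x$ of the projection of $M$ to $X$, and then an isolated point $y$ of the fiber of $M$ over $x$; the product of the two isolating neighborhoods isolates $(x,y)$ in $M$. So $E$ has an isolated point $q$. Let $U$ be a clopen neighborhood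 of $q$ with $U\cap E=\{q\}$ and $I=\{\alpha:s_\alpha\in U\}$, which is uncountable. If (1) failed for $V$, uncountably many $s_\alpha$ would lie in the compact set $U\setminus V$, which would then contain a point of $E$ other than $q$. This is impossible.

**Step 2: pair up.** By (1), $q\in\overline{\{s_\alpha:\alpha\in I\}}$, and $X^n$ is countably tight by Lemma 3. So there is a countable $B\subseteq I$ with $q\in\overline{\{s_\alpha:\alpha\in B\}}$. For each $\alpha\in B$, (1) gives $s_\beta\in O_\alpha$ for all but countably many $\beta\in I$. Choose one $\beta\in I\setminus B$ that works for all $\alpha\in B$. Since $O_\beta$ is a neighborhood of $q$, there is $\alpha\in B$ with $s_\alpha\in O_\beta$; and $s_\beta\in O_\alpha$ by the choice of $\beta$. $\square$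

Let us try to prove that $P$ is ccc for countably tight $X$. Given $\aleph_1$ conditions, thin them so that their domains form a $\Delta$-system, agree on the root, and outside the root consist of $n$ points $x_1^\alpha,\dots,x_n^\alpha$. Put $s_\alpha=(x_1^\alpha,\dots,x_n^\alpha)$ and $K(s_\alpha)=\bigcup_jK_{x_j^\alpha}$. We want Lemma 5 for $O_\alpha=(X\setminus K(s_\alpha))^n$. For this, the point $q=(q_1,\dots,q_n)$ must satisfy
$$q_i\notin K_{x_j^\alpha}\qquad\text{for all }i,j\le n\text{ and all }\alpha\in I.\tag{2}$$

For $i=j$ this can be arranged. First thin out so that each $\mathrm{rk}(x_j^\alpha)$ is nondecreasing in $\alpha$: for one $j$, repeatedly pick an index, beyond the earlier ones, at which the rank is minimal among all remaining indices; then treat the next $j$. Fix $\alpha$ and let $\rho=\mathrm{rk}(x_j^\alpha)$. By (1) every neighborhood of $q_j$ contains infinitely many points $x_j^\beta$ with $\beta>\alpha$, all of them in $X^{(\rho)}$. So $\mathrm{rk}(q_j)>\rho$, and $q_j\notin K_{x_j^\alpha}$.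

For $i\ne j$ nothing of the kind is true: $q_i$ may have smaller rank than $x_j^\alpha$. This destroys ccc, even in a Fréchet–Urysohn space of finite height. Let $A=\{\xi_\alpha:\alpha<\omega_1\}\cup\{q\}$ be a copy of $A(\omega_1)$ with limit $q$, and let $L$ be the one-point compactification of the disjoint sum of $\aleph_1$ copies $L_\alpha$ of $\omega^2+1$, where $y_\alpha\in L_\alpha$ is the last point, of rank $2$, all other points of $L_\alpha$ having rank $\le1$. Let $X$ be the disjoint sum of $A$ and $L$. It is Fréchet–Urysohn: the points of the $L_\alpha$ and the $\xi_\alpha$ have countable neighborhood bases, at $q$ this is the case of $A(\omega_1)$, and a subset of $\bigcup_\alpha L_\alpha$ having the last remaining point as a limit meets infinitely many $L_\alpha$, so picking one point in each of countably many of them gives a sequence converging to that point. The sets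
$$K_{y_\alpha}=L_\alpha\cup(A\setminus\{\xi_\alpha\}),\qquad K_{\xi_\alpha}=\{\xi_\alpha\}$$
are simple with tops $y_\alpha$ and $\xi_\alpha$, since $q$ has rank $1$. The functions $f_\alpha=\{(\xi_\alpha,0),(y_\alpha,0)\}$ are conditions. But for $\alpha\neq\beta$ we have $\xi_\alpha\in K_{y_\beta}$, so $f_\alpha$ and $f_\beta$ are incompatible: $P$ has an uncountable antichain. The cause is the cross term: $q=\lim\xi_\alpha$ lies in every $K_{y_\alpha}$.

So neighborhoods must be chosen coherently, and the points to be colored must be sorted so that (2) holds. The idea is that an accumulation point $q_i$ is an approximation to the points $x_i^\alpha$ which converge to it. Let a countable algebra of clopen sets be large enough to have $q_i$ as a top. Almost all $x_i^\alpha$ are indistinguishable from $q_i$ by this algebra. We attach to each $x$ its approximations through an increasing $\omega_1$-chain of countable algebras, show that there are only finitely many for each $x$, and color approximations before the points they approximate. The colors of the approximations will then keep them out of the neighborhoods of all points in the same class.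

## 8. Countable clopen algebras and the finitely many ancestors of a point

Nothing here goes beyond ZFC. Let $X\ne\emptyset$ be compact and scattered with $|X|\le\aleph_1$. For each nonempty $b\in\mathfrak B$ fix a finite partition $\pi(b)$ of $b$ into simple clopen sets. Write $\mathfrak B=\{b_\xi:\xi<\omega_1\}$ with repetitions allowed (Lemma 4). For $\delta<\omega_1$ let $\mathfrak B_\delta$ be the smallest subalgebra of $\mathfrak B$ which contains $\{b_\xi:\xi<\delta\}$ and contains the members of $\pi(b)$ whenever it contains $b\neq\emptyset$. The $\mathfrak B_\delta$ are countable and increasing, their union is $\mathfrak B$, and every nonempty member of $\mathfrak B_\delta$ is a finite disjoint union of simple members of $\mathfrak B_\delta$. Put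
$$X_\delta=\{t(b):b\in\mathfrak B_\delta\text{ simple}\},\qquad \mathrm{lev}(x)=\min\{\delta:x\in X_\delta\}.$$
The sets $X_\delta$ are countable and increasing, and their union is $X$ since every point is the top of some simple set.

**Lemma 6.** For all $\delta<\omega_1$ and $x\in X$ there is exactly one $q=:r_\delta(x)\in X_\delta$ such that $x\in c\Leftrightarrow q\in c$ for all $c\in\mathfrak B_\delta$. Moreover:

1. $r_\delta(x)=x$ if $x\in X_\delta$, and $r_\delta\circ r_\varepsilon=r_\delta$ for $\delta\le\varepsilon$.
2. If $\delta\le\varepsilon$, then $\mathrm{rk}(r_\delta(x))\ge\mathrm{rk}(r_\varepsilon(x))$, with equality only if $r_\delta(x)=r_\varepsilon(x)$.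

*Proof.* **Existence.** Choose $b\in\mathfrak B_\delta$ with $x\in b$ and $\mathrm{rk}(b)$ minimal. Replacing $b$ by the piece of $\pi(b)$ containing $x$, we may assume that $b$ is simple. Let $q=t(b)$ and $c\in\mathfrak B_\delta$. If $q\notin c$ and $x\in c$, then $b\cap c\in\mathfrak B_\delta$ contains $x$, and its rank is $<\mathrm{rk}(b)$ because the only point of maximal rank in $b$ is $q$. This contradicts minimality. So $q\notin c$ implies $x\notin c$; applied to $X\setminus c$, this gives the converse.

**Uniqueness.** Let $q=t(b)$ and $q'=t(b')$, with $b,b'\in\mathfrak B_\delta$ simple, both lie in the same members of $\mathfrak B_\delta$ as $x$. Then $q'\in b$ and $q\in b'$, so $\mathrm{rk}(q')\le\mathrm{rk}(q)\le\mathrm{rk}(q')$. Now $q'\in b$ has the maximal rank, and simplicity gives $q'=q$.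

**Item 1.** The first part is immediate from uniqueness. For the second, $x$ and $r_\varepsilon(x)$ lie in the same members of $\mathfrak B_\varepsilon\supseteq\mathfrak B_\delta$; apply uniqueness again.

**Item 2.** Let $r_\delta(x)=t(b)$ with $b\in\mathfrak B_\delta$ simple. Then $x\in b$, and since $b\in\mathfrak B_\varepsilon$, also $r_\varepsilon(x)\in b$. Simplicity of $b$ gives the claim. $\square$

**Definition (ancestors, height).** $\mathrm{anc}(x)=\{r_\delta(x):\delta<\omega_1\}$.

By item 2, $\delta\mapsto\mathrm{rk}(r_\delta(x))$ is a nonincreasing function into the ordinals. It takes only finitely many values, since infinitely many would give an infinite strictly decreasing sequence of ordinals; and its value determines $r_\delta(x)$. So $\mathrm{anc}(x)$ is finite; list it in order of increasing $\delta$ as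
$$q_0(x),\ q_1(x),\dots,q_k(x),$$
with strictly decreasing ranks. Since $r_\delta(x)=x$ for $\delta\ge\mathrm{lev}(x)$, we have $q_k(x)=x$. Put $\mathrm{ht}(x)=k$.

For example, let $X=A(\omega_1)$. The set $X\in\mathfrak B_0$ is simple with top $\infty$, so $\infty\in X_0$. If $\xi$ is isolated and $\xi\notin X_\delta$, then $r_\delta(\xi)=\infty$: if $r_\delta(\xi)$ were an isolated point $\xi'$, then the only simple set $\{\xi'\}$ with top $\xi'$ would be in $\mathfrak B_\delta$, and it would have to contain $\xi$, so that $\xi=\xi'\in X_\delta$. So $\xi$ has ancestors $\infty,\xi$, except for the countably many isolated $\xi\in X_0$, which have height $0$.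

**Lemma 7.** Let $x\in X$.

1. If $0\le j\le\mathrm{ht}(x)$, the ancestors of $q_j(x)$ are $q_0(x),\dots,q_j(x)$ in this order, and $\mathrm{ht}(q_j(x))=j$.
2. Only countably many points have height $0$.
3. There are clopen neighborhoods $J_x$ of the points $x\in X$ such that

   (J1) $J_x\subseteq J_q$ for $q\in\mathrm{anc}(x)$;

   (J2) if $q\in\mathrm{anc}(x)$ and $q\ne x$, then $q\notin J_x$.

*Proof.* **Item 1.** Let $q_j(x)=r_\varepsilon(x)$. By Lemma 6, $r_\delta(q_j(x))=r_\delta(x)$ for $\delta\le\varepsilon$; and for $\delta\ge\varepsilon$ we have $q_j(x)\in X_\varepsilon\subseteq X_\delta$, so $r_\delta(q_j(x))=q_j(x)$. So the ancestors of $q_j(x)$ are the points $r_\delta(x)$ with $\delta\le\varepsilon$.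

**Item 2.** If $\mathrm{ht}(x)=0$, then $x=r_0(x)\in X_0$, and $X_0$ is countable.

**Item 3.** For each $q\in X$ choose a simple $K_q\in\mathfrak B_{\mathrm{lev}(q)}$ with top $q$, and put
$$J_x=\bigcap\{K_q:q\in\mathrm{anc}(x)\},$$
a finite intersection of clopen sets. It contains $x$: if $q=r_\varepsilon(x)$, then $q\in X_\varepsilon$, so $\mathrm{lev}(q)\le\varepsilon$ and $K_q\in\mathfrak B_\varepsilon$; since $q\in K_q$, also $x\in K_q$. For (J1) note that $\mathrm{anc}(q)\subseteq\mathrm{anc}(x)$ by item 1. For (J2): $\mathrm{rk}(q)>\mathrm{rk}(x)$, while $J_x\subseteq K_x$ and no point of $K_x$ has rank above $\mathrm{rk}(x)$. $\square$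

Compared with Section 7, two choices have changed. The sets $K_q$ come from the first algebra that knows $q$, and $J_x$ respects the constraints of all ancestors of $x$.

## 9. Coloring by height: proof of Theorem A

Assume $\mathrm{MA}_{\omega_1}$ and let $X\neq\emptyset$ be compact and countably tight with $|X|\le\aleph_1$; sequential spaces qualify by Lemma 3. By Lemma 1, $X$ is scattered, so Section 8 applies.

**Claim.** There are functions $c_k:\{x:\mathrm{ht}(x)=k\}\to\omega$ $(k<\omega)$ such that, writing
$$C(x)=\bigl(c_0(q_0(x)),\dots,c_k(q_k(x))\bigr)\quad\text{for }\mathrm{ht}(x)=k,$$
the following holds for every $k$: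

$(*)_k$ if $x\ne y$, $\mathrm{ht}(x)=\mathrm{ht}(y)=k$, and $C(x)=C(y)$, then $y\notin J_x$.

The claim proves Theorem A. Indeed, $X$ is the union of the countably many sets $\{x:\mathrm{ht}(x)=k,\ C(x)=\tau\}$, where $k<\omega$ and $\tau\in\omega^{k+1}$. Each is discrete, since $J_x$ isolates $x$ in it. So $X$ is $\sigma$-discrete, and Lemma 2 makes it hereditarily $\alpha$-realcompact.

*Proof of the claim*, by recursion on $k$. Let $c_0$ be injective on the countable set of points of height $0$; then $(*)_0$ holds vacuously. Let $k\ge1$ and suppose $c_0,\dots,c_{k-1}$ satisfy $(*)_0,\dots,(*)_{k-1}$. For $\sigma\in\omega^k$ let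
$$T_\sigma=\{x:\mathrm{ht}(x)=k,\ C(q_{k-1}(x))=\sigma\},\qquad A_\sigma=\{q_j(y):y\in T_\sigma,\ j<k\}.$$
So $T_\sigma$ collects the points of height $k$ whose proper ancestors have the colors prescribed by $\sigma$, and $A_\sigma$ collects those ancestors. By Lemma 7(1), $C(q_j(x))=\sigma\upharpoonright(j+1)$ for $x\in T_\sigma$ and $j<k$. We construct $c_k\upharpoonright T_\sigma$ for each $\sigma$ separately.

**Step 1: ancestors avoid the neighborhoods, that is, $J_x\cap A_\sigma=\emptyset$ for $x\in T_\sigma$.** This is what replaces the missing cross terms of (2). Let $a=q_j(y)$ with $y\in T_\sigma$, $j<k$. If $a=q_j(x)$, then $a\notin J_x$ by (J2). Otherwise $a$ and $q_j(x)$ are distinct points of height $j$ with $C(a)=\sigma\upharpoonright(j+1)=C(q_j(x))$. By $(*)_j$, $a\notin J_{q_j(x)}$, and $J_{q_j(x)}\supseteq J_x$ by (J1).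

**Step 2: the poset.** Let $P_\sigma$ be the set of finite partial functions $f:T_\sigma\to\omega$ such that $y\notin J_x$ whenever $x\ne y$ are in $\mathrm{dom}f$ and $f(x)=f(y)$, ordered by reverse inclusion. For $x\in T_\sigma$ the set $\{f:x\in\mathrm{dom}f\}$ is dense, since an unused value can be assigned to $x$.

**Step 3: reduction of ccc to a statement about $n$-tuples.** Let $f_\alpha\in P_\sigma$ for $\alpha<\omega_1$; we want two compatible ones. After thinning out and reindexing, the domains form a $\Delta$-system with root $R$, the functions $f_\alpha\upharpoonright R$ agree, and $\mathrm{dom}f_\alpha\setminus R=\{x_1^\alpha,\dots,x_n^\alpha\}$ has constant size $n$. If $n=0$, all $f_\alpha$ are equal and we are done. Let $n\ge1$. The points $x_i^\alpha$ are distinct for distinct pairs $(\alpha,i)$. Put $s_\alpha=(x_1^\alpha,\dots,x_n^\alpha)\in X^n$ and $J(s_\alpha)=\bigcup_iJ_{x_i^\alpha}$. It suffices to find $\alpha\ne\beta$ with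
$$\{x_i^\beta\}_i\cap J(s_\alpha)=\emptyset=\{x_i^\alpha\}_i\cap J(s_\beta).\tag{3}$$
Then $f_\alpha\cup f_\beta$ is a function, and it is a condition: a pair of points lying in one of the two domains causes no trouble, and for a pair with one point in $\mathrm{dom}f_\alpha\setminus R$ and the other in $\mathrm{dom}f_\beta\setminus R$, (3) says that neither point lies in the $J$-neighborhood of the other.

**Step 4: the accumulation point consists of ancestors.** Take $q=(q_1,\dots,q_n)$ and $I$ from Lemma 5. We show that each $q_i$ belongs to $A_\sigma$. Fix $\delta$ with $q_i\in X_\delta$. For each $b\in\mathfrak B_\delta$, apply (1) to the open set of all $z\in X^n$ with $z_i\in b$, or to that with $z_i\in X\setminus b$, whichever contains $q$: for all but countably many $\alpha\in I$ we have $x_i^\alpha\in b\Leftrightarrow q_i\in b$. As $\mathfrak B_\delta$ is countable, for all but countably many $\alpha\in I$ this holds for all $b\in\mathfrak B_\delta$ at once, and then $r_\delta(x_i^\alpha)=q_i$ by Lemma 6. The points $x_i^\alpha$ ($\alpha\in I$) are distinct and $X_\delta$ is countable, so we can choose such an $\alpha$ with $x_i^\alpha\notin X_\delta$. Then $q_i\ne x_i^\alpha$ is a proper ancestor of $x_i^\alpha\in T_\sigma$.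 So $q_i\in A_\sigma$.

**Step 5: $P_\sigma$ is ccc.** By Steps 1 and 4, $q_i\notin J_x$ for every $x\in T_\sigma$ and every $i\le n$. So $O_\alpha=(X\setminus J(s_\alpha))^n$ is an open neighborhood of $q$ for every $\alpha\in I$. Since $X$ is countably tight, Lemma 5 gives $\alpha\neq\beta$ with $s_\beta\in O_\alpha$ and $s_\alpha\in O_\beta$. This is (3).

**Step 6: apply the axiom.** By $\mathrm{MA}_{\omega_1}$ there is a filter on $P_\sigma$ meeting the at most $\aleph_1$ dense sets of Step 2. Its union is a function $T_\sigma\to\omega$; let $c_k\upharpoonright T_\sigma$ be this function. If $x\ne y$ in $T_\sigma$ have the same value, some condition in the filter has both in its domain, so $y\notin J_x$. Do this for each $\sigma\in\omega^k$; the sets $T_\sigma$ partition the points of height $k$. If $x\ne y$ have height $k$ and $C(x)=C(y)$, then $x,y$ lie in the same $T_\sigma$ and $c_k(x)=c_k(y)$; so $y\notin J_x$. This is $(*)_k$, and it completes the proof of the claim and of Theorem A. $\blacksquare$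

Countable tightness entered only in the second half of Lemma 5.

## 10. Six equivalent properties: proof of Theorem B

Assume $\mathrm{MA}_{\omega_1}$ and let $X$ be compact with $|X|\le\aleph_1$. We prove (iii)⇒(ii)⇒(i)⇒(iii) and (i)⇒(iv)⇒(v)⇒(vi)⇒(i). The implication (iii)⇒(ii) is clear, (ii)⇒(i) is Lemma 3, and (i)⇒(iv) is Theorem A.

**(i)⇒(iii): from countable sets to sequences.** By Lemmas 1 and 4 each point has a base of $\le\aleph_1$ clopen neighborhoods. Let $x\in\overline A$. If $x\in A$, a constant sequence will do. Otherwise let $B\subseteq A$ be countable with $x\in\overline B$. The traces on $B$ of the clopen neighborhoods of $x$ in this base have all finite intersections infinite: if $N\cap B$ were finite for some neighborhood $N$ of $x$, then removing these finitely many points, none of which is $x$, would give a neighborhood missing $B$. By Booth's lemma there is an infinite $C\subseteq B$ almost contained in each trace. Enumerated injectively, $C$ is a sequence in $A$ converging to $x$.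

**(iv)⇒(v), together with the last sentence of the theorem.** *All subsets are Borel.* Let $D\subseteq X$ be discrete, with open $V_d$ such that $V_d\cap D=\{d\}$ for $d\in D$. As $V_d$ is open, $V_d\cap\overline D\subseteq\overline{V_d\cap D}=\{d\}$. So $A=\overline D\cap\bigcup_{d\in A}V_d$ is Borel for every $A\subseteq D$. Since $X$ is a countable union of discrete subspaces, every subset of $X$ is Borel, and then every subset of a subspace $Y$ is Borel in $Y$.

*Measures.* So a finite Borel measure on a subspace $Y$ is defined on all subsets of $Y$. Subtract its point masses, of which at most countably many are nonzero. What remains is a finite measure $\nu$ on $P(Y)$, with $|Y|\le\aleph_1$, vanishing on points. By Ulam's theorem $\nu=0$. We recall the argument. If $Y$ is countable, this is clear; otherwise let $Y=\omega_1$ and suppose $\nu\neq0$. Choose injections $e_\beta:\beta\to\omega$ and let $A_{n,\alpha}=\{\beta>\alpha:e_\beta(\alpha)=n\}$. For fixed $n$ the sets $A_{n,\alpha}$ are pairwise disjoint. For fixed $\alpha$, $\bigcup_nA_{n,\alpha}=\omega_1\setminus(\alpha+1)$ has positive measure, so $\nu(A_{n_\alpha,\alpha})>0$ for some $n_\alpha$. Some $n$ equals $n_\alpha$ for uncountably many $\alpha$, which gives uncountably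 many disjoint sets of positive measure in a finite measure space, a contradiction.

So every finite Borel measure on a subspace of $X$ is a countable sum of point masses. Such a measure is inner regular with respect to finite sets; in particular $X$ is Radon.

**(v)⇒(vi).** By a theorem of Gardner and Pfeffer, each Radon space is hereditarily $\alpha$-realcompact. For our compact $X$ here is a direct argument. Let $Y\subseteq X$ and let $\mathcal F$ be a countably complete maximal closed filter on $Y$. Call $B\subseteq Y$ decided if $B$ or $Y\setminus B$ contains a member of $\mathcal F$. Closed sets are decided by (M): if a closed set is not in $\mathcal F$, it misses some member of $\mathcal F$. Complements of decided sets are decided. So are countable unions: if some $B_n$ contains a member, so does the union; otherwise each $Y\setminus B_n$ contains some $H_n\in\mathcal F$ and $\bigcap_nH_n\in\mathcal F$ misses the union. Hence Borel sets are decided, and $\mu(B)=1$ if $B$ contains a member of $\mathcal F$, $\mu(B)=0$ otherwise, defines a Borel measure on $Y$; countable additivity holds because two disjoint sets cannot both contain members of $\mathcal F$. Put $\nu(B)=\mu(B\cap Y)$ for Borel $B\subseteq X$. The compact sets $K$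 with $\nu(K)=1$ are closed under finite intersections and nonempty, so they have a common point $z$. If $\nu(\{z\})=0$, then $\nu(X\setminus\{z\})=1$, and inner regularity gives a compact $K\subseteq X\setminus\{z\}$ with $\nu(K)>0$, so $\nu(K)=1$, contrary to the choice of $z$. So $\nu(\{z\})=1$, which means that $z\in Y$ and $\{z\}$ contains a member of $\mathcal F$. That member is $\{z\}$, every member of $\mathcal F$ meets it, and $\mathcal F$ is fixed. (One can also go from (iv) to (vi) directly by Lemma 2.)

**(vi)⇒(i), in ZFC and for any compact $X$.** Suppose $X$ is not countably tight. With the notation of Lemma 3, for some $A\subseteq X$ the set $Y=A^*$ is not closed, hence not compact, while every countable subset of $Y$ has its compact closure in $X$ contained in $Y$.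

*$Y$ is countably compact.* Let $L_0\supseteq L_1\supseteq\cdots$ be nonempty closed subsets of $Y$, and pick $y_n\in L_n$. The sets $\overline{\{y_m:m\ge n\}}$ are compact, nonempty, decreasing, and contained in $Y$, hence in $L_n$. So $\bigcap_nL_n\ne\emptyset$.

*A free countably complete filter.* Since $Y$ is not compact, there is a family of closed subsets of $Y$ with the finite intersection property and empty intersection. Extend it to a maximal closed filter $\mathcal F$, which is free. If $H_n\in\mathcal F$ for $n<\omega$ and $H\in\mathcal F$, then $H\cap\bigcap_nH_n\ne\emptyset$ by countable compactness. So $\bigcap_nH_n$ meets every member of $\mathcal F$, and it belongs to $\mathcal F$ by (M). Thus $\mathcal F$ is countably complete and free, $Y$ is not $\alpha$-realcompact, and (vi) fails. $\blacksquare$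

## 11. A counterexample from $\diamondsuit$: proof of Theorem C

The model for the construction is $\omega_1$, whose closed unbounded sets form a free countably complete maximal closed filter. Its one-point compactification is not sequential. We want a locally compact topology on $\omega_1$ in which uncountable closed sets still intersect in uncountable sets, but each uncountable closed set also contains a countably infinite closed discrete set; in the one-point compactification such a set converges to the new point. So at suitable stages $\gamma$ we add not one limit point but an infinite closed discrete set $E_\gamma=\{\gamma+m:m<\omega\}$ of limit points, each of them a limit of all the unbounded sets predicted at $\gamma$.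

Limit ordinals are nonzero below. Each ordinal in $[\omega,\omega_1)$ is uniquely $\gamma+m$ with $\gamma$ limit and $m<\omega$.

**Step 1: guessing countably many sets at once.** Let $A_\gamma\subseteq\gamma$ be a $\diamondsuit$-sequence: for every $S\subseteq\omega_1$ the set $\{\gamma:S\cap\gamma=A_\gamma\}$ is stationary. Fix a bijection $h:\omega\times\omega_1\to\omega_1$ and put $S^i_\gamma=\{\xi<\gamma:h(i,\xi)\in A_\gamma\}$. Given $S^i\subseteq\omega_1$ $(i<\omega)$, let $S=\{h(i,\xi):\xi\in S^i\}$. For closed unboundedly many $\gamma$ we have $h[\omega\times\gamma]=\gamma$, and if also $A_\gamma=S\cap\gamma$, then $S^i_\gamma=S^i\cap\gamma$ for all $i$. So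
$$\{\gamma\text{ limit}:\ S^i\cap\gamma=S^i_\gamma\text{ for all }i<\omega\}\ \text{ is stationary.}\tag{4}$$
Call $\gamma$ *active* if it is a limit of limit ordinals and every $S^i_\gamma$ is unbounded in $\gamma$.

**Step 2: the topology.** We topologize the limit ordinals $\gamma<\omega_1$ by recursion, keeping the following true:

(5) the topology on $\gamma$ is locally compact, Hausdorff, and first countable, with a base of compact open sets; smaller limit ordinals are open subspaces with their earlier topologies; every ordinal $\delta=\lambda+\omega\le\gamma$ with $\lambda$ limit is clopen.

The points $m<\omega$ are isolated. If $\gamma$ is a limit of limit ordinals, the union of the earlier topologies is a base on $\gamma$. If $\gamma$ is limit and not active, the points $\gamma+m$ are isolated in $\gamma+\omega$.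

Let $\gamma$ be active. Fix a strictly increasing sequence $(\beta_n)$ cofinal in $\gamma$ of ordinals of the form $\lambda+\omega$ with $\lambda$ limit; this exists because $\gamma$ is a limit of limit ordinals. Fix an enumeration $k\mapsto(m_k,i_k,j_k)$ of $\omega^3$. Choose recursively $n_0<n_1<\cdots$ and $t_k\in S_\gamma^{i_k}$ with $\beta_{n_k}\le t_k<\beta_{n_{k+1}}$; this is possible since $S_\gamma^{i_k}$ is unbounded in $\gamma$. By (5) the interval $[\beta_{n_k},\beta_{n_{k+1}})$ is open in $\gamma$, so there is a compact open neighborhood $W_k$ of $t_k$ contained in it. The $W_k$ are pairwise disjoint. The basic neighborhoods of $\gamma+m$ are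
$$V_n(\gamma+m)=\{\gamma+m\}\cup\bigcup\{W_k:k\ge n,\ m_k=m\}\qquad(n<\omega).$$
Together with the open subsets of $\gamma$ they form a base on $\gamma+\omega$: we have $V_n(\gamma+m)\cap V_{n'}(\gamma+m)=V_{\max(n,n')}(\gamma+m)$; for $m\ne m'$ the sets $V_n(\gamma+m)$ and $V_{n'}(\gamma+m')$ are disjoint; and $V_n(\gamma+m)\cap G$ is open in $\gamma$ for $G$ open in $\gamma$. In particular $\gamma$ is open and keeps its topology.

**Step 3: verification of (5).** Only the passage from $\gamma$ to $\gamma+\omega$ for active $\gamma$ needs work.

- Each $V_n(\gamma+m)$ is compact: a neighborhood of $\gamma+m$ contains all but finitely many of the compact sets $W_k$ that make up $V_n(\gamma+m)$. So there is a base of compact open sets, and first countability is clear.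
- Let $\delta=\lambda+\omega<\gamma$ with $\lambda$ limit. If $k$ is so large that $\beta_{n_k}\ge\delta$, then $W_k\cap\delta=\emptyset$. So $V_n(\gamma+m)\cap\delta=\emptyset$ for large $n$, and $\delta$ remains closed. It is open as before.
- Hausdorff: two points of $\gamma$ are separated in $\gamma$. The points $\gamma+m$ and $\gamma+m'$, $m\neq m'$, are separated by $V_0(\gamma+m)$ and $V_0(\gamma+m')$. A point $\xi<\gamma$ lies in some open $\delta=\lambda+\omega<\gamma$, and $\delta$ is disjoint from $V_n(\gamma+m)$ for large $n$.

In the other cases: an ordinal $\delta=\lambda+\omega$ is not a limit of limit ordinals, so it is not active, the points $\delta+m$ are isolated, and $\delta$ is closed in $\delta+\omega$; adding isolated points to $\gamma$ preserves everything in (5); and at a limit of limits every two points, and every point together with a compact open neighborhood, already appear at an earlier stage which is open, while a set $\delta=\lambda+\omega$ is closed because its complement is a union of sets open at earlier stages.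

**Step 4: the space $Z$.** Let $Z=\omega_1$ with the union of these topologies as a base. It is locally compact, Hausdorff, locally countable, and first countable. Every countable subset of $Z$ lies in a countable clopen $\delta=\lambda+\omega$. For each limit $\gamma$, the set $E_\gamma=(\gamma+\omega)\setminus\gamma$ is closed, since $\gamma$ is open and $\gamma+\omega$ is closed. It is discrete: for active $\gamma$, $V_0(\gamma+m)\cap E_\gamma=\{\gamma+m\}$, and for other $\gamma$ its points are isolated.

**Step 5: uncountable closed sets intersect.** We show:

(6) if $H_i\subseteq Z$ $(i<\omega)$ are closed and uncountable, then $\bigcap_iH_i$ is uncountable, and $E_\gamma\subseteq\bigcap_iH_i$ for stationarily many $\gamma$.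

For closed unboundedly many $\gamma$, $\gamma$ is a limit of limit ordinals and every $H_i\cap\gamma$ is unbounded in $\gamma$. So by (4), for stationarily many such $\gamma$ we also have $H_i\cap\gamma=S^i_\gamma$ for all $i$. Such a $\gamma$ is active. For all $m,i,n$ there is $k\ge n$ with $(m_k,i_k)=(m,i)$, since the third coordinate takes infinitely many values; then $t_k\in S^i_\gamma\subseteq H_i$ and $t_k\in W_k\subseteq V_n(\gamma+m)$. So every neighborhood of $\gamma+m$ meets $H_i$, and $\gamma+m\in H_i$. A stationary set is unbounded, so $\bigcap_iH_i$ is uncountable.

**Step 6: $Z$ is not $\alpha$-realcompact.** Let $\mathcal F$ be the set of uncountable closed subsets of $Z$. By (6) it is a countably complete filter. It is maximal: a closed set not in $\mathcal F$ is countable, lies in some countable clopen $\delta=\lambda+\omega$, and misses $Z\setminus\delta\in\mathcal F$. It is free, since $\bigcap_\delta(Z\setminus\delta)=\emptyset$ over all such $\delta$.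

**Step 7: the one-point compactification $X=Z\cup\{p\}$ is sequential.** Since $\mathcal F$ is free, $Z$ is not compact; so $X$ is compact Hausdorff with $|X|=\aleph_1$. Let $H\subseteq X$ be sequentially closed and suppose it is not closed. As $Z$ is open and first countable, $H\cap Z$ is closed in $Z$. If $p\in H$, then $X\setminus H=Z\setminus H$ would be open and $H$ closed; so $p\notin H$. Thus $H\subseteq Z$ is closed in $Z$ and not compact. It suffices to find a countably infinite $E\subseteq H$ that is closed and discrete in $Z$. Such an $E$ meets each compact subset of $Z$ in a finite set, so, enumerated injectively, it converges to $p\notin H$; this contradicts that $H$ is sequentially closed.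

If $H$ is uncountable, take $E=E_\gamma\subseteq H$ from (6), applied with all $H_i=H$. If $H$ is countable, then, being first countable, it is second countable; being locally compact Hausdorff, it is regular; so it is metrizable by Urysohn's metrization theorem. A noncompact metrizable space contains a sequence with no convergent subsequence, hence a countably infinite closed discrete set. This set is closed in $H$, hence in $Z$.

So $X$ is compact, sequential, of cardinality $\aleph_1$, and its subspace $Z$ is not $\alpha$-realcompact. Together with Theorem A this gives the independence stated in Theorem C. $\blacksquare$
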